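\title{The Strong Artinian Conjecture for functors between vector spaces over a finite field}

\begin{abstract}
Let $k$ be a finite field and let $\mathcal F$ be the category of functors from finite-dimensional $k$-vector spaces to $k$-vector spaces. The standard injective objects $I_W(V)=k^{\mathrm{Hom}(V,W)}$ are unions of objects of finite length, and a dimension defined through ascending chains of subobjects measures how far they are from having finite length. The Strong Artinian Conjecture asserts that $\dim I_W=\dim_k W$. We prove this for every finite field and every $W$, and we prove the same formula for $I_W\otimes F$ with $F\ne0$ of finite length. The proof is self-contained. It passes to the dual projective functors, filters them by explicit functors $\omega_n(G)$, and shows that for simple $G$ every proper quotient of $\omega_n(G)$ is built from projectives of smaller rank. As a complement, we show that $\mathcal F$ is locally Noetherian, that the dimension is an exponential growth rate, and we classify the simple objects in each layer of the resulting filtration.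
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $q=p^s$ be a power of a prime $p$, let $k=\mathbf F_q$, and let $\mathcal F=\mathcal F(q)$ be the abelian category of functors from finite-dimensional $k$-vector spaces to $k$-vector spaces. For a finite-dimensional $k$-vector space $W$, let $I_W\in\mathcal F$ be the functor of $k$-valued functions
\[
I_W(V)=k^{\mathrm{Hom}(V,W)},\qquad (f_*h)(\alpha)=h(\alpha f)\quad\text{for } f\colon V\to V',\ \alpha\in\mathrm{Hom}(V',W).
\]
By Yoneda's lemma, $\mathrm{Hom}_{\mathcal F}(F,I_W)\cong F(W)^*$. The right side is exact in $F$, so $I_W$ is injective, and a simple functor $S$ with $S(W)\ne0$ embeds in $I_W$. The subobjects of the $I_W$ therefore carry much of the structure of $\mathcal F$.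

An object of $\mathcal F$ is \emph{finite} if it has finite composition length, and \emph{locally finite} if it is the union of its finite subobjects. Subobjects and quotients of locally finite functors are locally finite. Each $I_W$ is locally finite (Proposition~\ref{prop:finite}), but for $W\ne0$ it is not finite: $\dim I_W(k^m)=q^{m\dim W}$, while the values of a finite functor grow polynomially in $m$ (Propositions~\ref{prop:pol} and~\ref{prop:finite}). The following invariant measures how far a locally finite object is from being finite.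

\begin{definition}\label{def:dim}
Put $\dim 0=-1$. For a locally finite object $A$ and an ordinal $\alpha$, we say that $\dim A=\alpha$ if
\begin{enumerate}
\item[(i)] $\dim A=\beta$ holds for no $\beta<\alpha$, where $\beta$ ranges over $-1$ and the ordinals less than $\alpha$, and
\item[(ii)] in every ascending chain $A_0\subseteq A_1\subseteq A_2\subseteq\cdots$ of subobjects of $A$, all but finitely many factors $A_{i+1}/A_i$ have dimension less than $\alpha$.
\end{enumerate}
\end{definition}

By (i), the dimension is unique when it exists. The condition $\dim A=0$ says that $A\ne0$ and that ascending chains in $A$ stop. This holds for nonzero finite $A$, and it fails for a locally finite $A$ that is not finite, because such an $A$ contains a strictly increasing chain of finite subobjects. So dimension $0$ means nonzero and finite, dimension $1$ means infinite but with almost all steps of every ascending chain finite, and so on. A locally finite object that has a dimension is Artinian.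

For $W=0$, the functor $I_0$ is the constant functor $k$, which is simple, so $\dim I_0=0$. For $W=k$, we have $I_k(V)=k^{V^*}\cong S^*(V)/(v^q-v)$, the algebra of polynomial functions on $V^*$. For $1\le r\le q-1$, let $I_{k,r}\subset I_k$ be spanned by the images of the monomials of positive degree congruent to $r$ modulo $q-1$. Then $I_k=k\oplus\bigoplus_{r=1}^{q-1}I_{k,r}$, and it is known that every proper subobject of $I_{k,r}$ is finite; consequently $I_k$ is Artinian and $\dim I_k=1$. A function on a product of finite sets is a sum of products of functions on the factors, so $I_{W\oplus W'}\cong I_W\otimes I_{W'}$ and $I_W\cong I_k^{\otimes n}$ for $n=\dim_kW$. One expects each tensor factor to contribute one to the dimension. This is the \emph{Strong Artinian Conjecture}: $\dim I_W=\dim_kW$ for every prime power $q$ and every finite-dimensional $\mathbf F_q$-vector space $W$. We prove it in the following form.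

\begin{theorem}\label{thm:A}
For every prime power $q$, every finite-dimensional $\mathbf F_q$-vector space $W$ and every nonzero finite functor $F\in\mathcal F(q)$,
\[
\dim(I_W\otimes F)=\dim_kW .
\]
In particular $\dim I_W=\dim_kW$.
\end{theorem}

The proof uses neither the result on $I_{k,r}$ quoted above nor the fact that $I_W$ is Artinian. The tensor decomposition yields the lower bound quickly (Section~\ref{sec:lower}). The upper bound is a statement about all chains of subobjects, most of which are unrelated to the tensor decomposition, and it is the substance of the paper. After dualizing (Section~\ref{sec:duality}), the object of study is the projective functor $P_W(V)=k[\mathrm{Hom}(W,V)]$, whose values are group rings. Section~\ref{sec:model} treats $q=2$, $W=k$ by hand. In general, we cut $P_W\otimes F$ into pieces of functors $\omega_n(G)$ (Section~\ref{sec:omega}), show by a finite-difference argument that every nonzero subfunctor of $\omega_n(G)$ contains the image of a power of an explicit ideal $\mathfrak J\subseteq P_W$ (Section~\ref{sec:key}), and show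 by a computation in group homology that $P_W/\mathfrak J^r$ is built from projectives $P_U$ with $\dim U<\dim W$ (Section~\ref{sec:quot}). Induction on $\dim W$ finishes the proof (Section~\ref{sec:upper}). Section~\ref{sec:growth}, which is not needed for the conjecture, contains Theorem~\ref{thm:B}; it identifies the dimension of a nonzero subquotient $A$ of a finite sum of functors $I_W$ with the growth rate of $\dim_kA(k^m)$.

\section{Duality and Krull dimension}\label{sec:duality}

\subsection*{Conventions}
A \emph{space} is a finite-dimensional $k$-vector space, and $\otimes$ means $\otimes_k$ unless indicated. Subobjects, quotients, sums, intersections and tensor products in $\mathcal F$ are formed valuewise, so $\otimes$ is exact in each variable. Let $\mathcal F^f\subset\mathcal F$ be the full subcategory of functors with finite-dimensional values. For $x\in F(V)$, the subfunctor $\langle x\rangle$ generated by $x$ has $\langle x\rangle(V')$ spanned by the elements $F(f)x$, $f\colon V\to V'$; we often write $fx$ for $F(f)x$. An injection of spaces splits, so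
\begin{equation}\label{eq:persist}
F(V_0)\ne0\ \text{ implies }\ F(V)\neq0\ \text{ whenever }\dim V\ge\dim V_0 .
\end{equation}

A class of objects of $\mathcal F$ is a \emph{Serre class} if it is closed under subobjects, quotients and extensions. For a class $\mathcal G$, let $\mathrm{Filt}(\mathcal G)$ be the class of objects with a finite filtration whose factors are subquotients of members of $\mathcal G$. Intersecting a filtration with a subobject, projecting it to a quotient, and concatenating two filtrations show that $\mathrm{Filt}(\mathcal G)$ is a Serre class. It is contained in every Serre class that contains $\mathcal G$.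

For a set $X$, let $k[X]$ be the vector space with basis $[x]$, $x\in X$. If $X=\Gamma$ is an additive group, then $k[\Gamma]$ is its group ring, with $[x][y]=[x+y]$ and $[0]=1$, and $\mathrm{Aug}(\Gamma)$ is the augmentation ideal, spanned by the elements $[x]-1$. We put $\mathrm{Aug}(\Gamma)^0=k[\Gamma]$.

\begin{lemma}\label{lem:groupring}
Let $\Gamma$ be the additive group of an $\mathbf F_p$-vector space with basis $\gamma_1,\dots,\gamma_M$, and let $\mathrm{Aug}=\mathrm{Aug}(\Gamma)$.
\begin{enumerate}
\item[(a)] $\mathrm{Aug}^i$ is spanned by the elements $[\gamma]\prod_{j=1}^i([\delta_j]-1)$ with $\gamma,\delta_j\in\Gamma$.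
\item[(b)] $\mathrm{Aug}$ is nilpotent; $\mathrm{Aug}^i/\mathrm{Aug}^{i+1}\neq0$ for $0\le i\le M(p-1)$; and $\dim\mathrm{Aug}^i/\mathrm{Aug}^{i+1}\ge\binom Mi$.
\item[(c)] The map $1\otimes\gamma\mapsto[\gamma]-1$ defines an isomorphism $k\otimes_{\mathbf F_p}\Gamma\cong\mathrm{Aug}/\mathrm{Aug}^2$, natural in $\Gamma$.
\item[(d)] For a subgroup $\Gamma'$, the ring $k[\Gamma]$ is a free $k[\Gamma']$-module and $k[\Gamma]/\mathrm{Aug}(\Gamma')k[\Gamma]\cong k[\Gamma/\Gamma']$.
\end{enumerate}
\end{lemma}

\begin{proof}
Part (a) holds because the ideal $\mathrm{Aug}$ is generated by the $[\delta]-1$. Since $([\gamma]-1)^p=[p\gamma]-1=0$, there is a ring map $k[x_1,\dots,x_M]/(x_1^p,\dots,x_M^p)\to k[\Gamma]$ with $x_j\mapsto[\gamma_j]-1$. It is onto, both sides have dimension $p^M$, and $(x_1,\dots,x_M)$ corresponds to $\mathrm{Aug}$. So $\mathrm{Aug}^i/\mathrm{Aug}^{i+1}$ has as a basis the monomials of degree $i$ with all exponents less than $p$, and these include the $\binom Mi$ squarefree ones. This gives (b). The identity $[\gamma+\delta]-1=([\gamma]-1)+([\delta]-1)+([\gamma]-1)([\delta]-1)$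 shows that $\gamma\mapsto[\gamma]-1$ is additive modulo $\mathrm{Aug}^2$, and the map in (c) sends the basis $1\otimes\gamma_j$ to the basis $x_j$. For (d), coset representatives form a basis, and the quotient identifies $[\gamma]$ with $[\gamma+\gamma']$.
\end{proof}

For a space $W$ put $P_W(V)=k[\mathrm{Hom}(W,V)]$, so that $\mathrm{Hom}_{\mathcal F}(P_W,F)=F(W)$. Because $k$ is finite, $P_W$ and $I_W$ lie in $\mathcal F^f$. Each $P_W(V)$ is a group ring, each $P_W(f)$ is a ring homomorphism, and $P_{W_1\oplus W_2}\cong P_{W_1}\otimes P_{W_2}$. In particular $P_k(V)=k[V]$, and the powers $\mathrm{Aug}^i(V)=\mathrm{Aug}(V)^i$ are subfunctors of $P_k$. For $v\in V$ and $\mu\in W^*$, we write $v\otimes\mu\in\mathrm{Hom}(W,V)$ for the map $w\mapsto\mu(w)v$; this identifies $\mathrm{Hom}(W,V)$ with $V\otimes W^*$.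

\subsection*{Krull classes}
Subfunctors of $P_W$ are easier to produce than quotients of $I_W$: one picks an element and applies linear maps to it. We therefore translate Definition~\ref{def:dim} into a statement about descending chains in the dual functor.

Put $\mathcal K_{-1}=\{0\}$. For $n\ge0$, let $\mathcal K_n$ be the class of $M\in\mathcal F^f$ such that in every descending chain $M_0\supseteq M_1\supseteq\cdots$ of subobjects of $M$, all but finitely many factors $M_i/M_{i+1}$ lie in $\mathcal K_{n-1}$. Thus $\mathcal K_0$ consists of the Artinian objects of $\mathcal F^f$. By induction on $n$, $\mathcal K_{n-1}\subseteq\mathcal K_n$. We write $\operatorname{kdim}M=n$, and say that $M$ has \emph{Krull dimension} $n$, if $M\in\mathcal K_n\setminus\mathcal K_{n-1}$.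

\begin{lemma}\label{lem:serreK}
Each $\mathcal K_n$ is a Serre class.
\end{lemma}

\begin{proof}
We induct on $n$; the class $\{0\}$ is a Serre class. A chain in a subquotient $B/C$ of $M$ lifts to a chain in $M$ with the same factors, so $\mathcal K_n$ is closed under subquotients. Let $0\to M'\to M\xrightarrow{\psi}M''\to0$ be exact with $M',M''\in\mathcal K_n$, and let $(M_i)$ be a descending chain in $M$. The sequences
\[
0\to (M_i\cap M')/(M_{i+1}\cap M')\to M_i/M_{i+1}\to \psi(M_i)/\psi(M_{i+1})\to0
\]
are exact. For almost all $i$ both ends lie in $\mathcal K_{n-1}$, which is closed under extensions.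
\end{proof}

For $F\in\mathcal F^f$ let $DF(V)=F(V^*)^*$. Then $D$ is an exact contravariant functor $\mathcal F^f\to\mathcal F^f$ with $DD\cong\mathrm{id}$ and $D(F\otimes G)\cong DF\otimes DG$. Subquotients of objects of $\mathcal F^f$ lie in $\mathcal F^f$, so $B\mapsto B^\perp=\ker(DA\to DB)$ is an order-reversing bijection from the subobjects of $A\in\mathcal F^f$ to those of $DA$, and $B^\perp/C^\perp\cong D(C/B)$ for $B\subseteq C$. In particular, $D$ preserves finite length.

\begin{lemma}\label{lem:duality}
\begin{enumerate}
\item[(a)] $D(I_W\otimes F)\cong P_{W^*}\otimes DF$ for $F\in\mathcal F^f$.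
\item[(b)] If $A\in\mathcal F^f$ is locally finite and $n\ge0$, then $\dim A=n$ if and only if $\operatorname{kdim}DA=n$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) It suffices to show $DI_W\cong P_{W^*}$. We have $DI_W(V)=I_W(V^*)^*=k[\mathrm{Hom}(V^*,W)]$, where $[\alpha]$ is evaluation at $\alpha$. For $f\colon V\to V'$, the map $I_W(f^t)\colon I_W(V'^*)\to I_W(V^*)$ sends $h$ to $\alpha\mapsto h(\alpha f^t)$, so its dual $DI_W(f)$ is $[\alpha]\mapsto[\alpha f^t]$. The bijection $\alpha\mapsto\alpha^t$ from $\mathrm{Hom}(V^*,W)$ to $\mathrm{Hom}(W^*,V)$ satisfies $(\alpha f^t)^t=f\alpha^t$, so it is a natural isomorphism.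

(b) We show by induction on $n\ge-1$ that $\dim A=\beta$ for some $\beta\le n$ if and only if $DA\in\mathcal K_n$; statement (b) follows by comparing $n$ and $n-1$. For $n=-1$ both sides say $A=0$. Let $n\ge0$ and consider the condition
\begin{quote}
$(\ast)$ in each ascending chain in $A$, almost all factors have dimension at most $n-1$.
\end{quote}
If $\dim A=\beta\le n$, then $(\ast)$ holds by (ii) of Definition~\ref{def:dim} (or trivially, if $A=0$). Conversely, if $(\ast)$ holds and $\dim A=\beta$ for no $\beta<n$, then (i) and (ii) hold with $\alpha=n$. So $(\ast)$ is equivalent to $\dim A\le n$. Ascending chains $(A_i)$ in $A$ correspond to descending chains $(A_i^\perp)$ in $DA$ with factors $D(A_{i+1}/A_i)$, and the $A_{i+1}/A_i$ are locally finite. By the induction hypothesis, $(\ast)$ is equivalent to $DA\in\mathcal K_n$.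
\end{proof}

\section{Finite functors are the polynomial functors}\label{sec:pol}

To work with finite functors we need a concrete description of them: they are the functors on which sufficiently high finite differences of linear maps act by zero. For $F\in\mathcal F$ and $\tau=\sum t_f[f]\in k[\mathrm{Hom}(V,V')]$ put $F(\tau)=\sum t_fF(f)$. The product in $k[\mathrm{Hom}(V,V')]$ comes from addition of maps, not from composition, and $\tau\mapsto F(\tau)$ is only linear.

\begin{definition}
$F\in\mathcal F$ has \emph{degree at most $d$} if $F(\tau)=0$ for all $V,V'$ and all $\tau\in\mathrm{Aug}(\mathrm{Hom}(V,V'))^{d+1}$. By Lemma~\ref{lem:groupring}(a) this means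
\begin{equation}\label{eq:degree}
\sum_{S\subseteq\{1,\dots,d+1\}}(-1)^{d+1-|S|}F\Big(h+\sum_{i\in S}f_i\Big)=0\qquad\text{for all }h,f_1,\dots,f_{d+1}\colon V\to V'.
\end{equation}
A functor is \emph{polynomial} if it lies in $\mathcal F^f$ and has degree at most $d$ for some $d$.
\end{definition}

Constant functors have degree at most $0$. A functor with $F(f+g)=F(f)+F(g)$ has degree at most $1$. The basic example is
\[
T(V)=k\otimes_{\mathbf F_p}V ,
\]
which is exact and has $\dim T(k^m)=sm$. The quotient $P_k/\mathrm{Aug}^{d+1}$ has degree at most $d$, because $[h]\prod_{i=1}^{d+1}([f_i]-1)$ sends $[v]$ to $[hv]\prod_{i=1}^{d+1}([f_iv]-1)\in\mathrm{Aug}^{d+1}(V')$.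

Condition \eqref{eq:degree} can be tested on a single kind of idempotent.

\begin{lemma}\label{lem:cross}
$F$ has degree at most $d$ if and only if for every decomposition $\widetilde V=V_0\oplus V_1\oplus\dots\oplus V_{d+1}$ the idempotent $\prod_{i=1}^{d+1}(1-F(e_i))$ of $\mathrm{End}_k(F(\widetilde V))$ is zero, where $e_i\in\mathrm{End}(\widetilde V)$ is zero on $V_i$ and the identity on the other summands.
\end{lemma}

\begin{proof}
The $e_i$ are commuting idempotents, so the product is an idempotent. Let $\pi_i\in\mathrm{End}(\widetilde V)$ be the projection onto $V_i$, and let $\varepsilon_S=\pi_0+\sum_{i\in S}\pi_i$ for $S\subseteq\{1,\dots,d+1\}$. Then $\varepsilon_S$ is the composite of the $e_i$ with $i\notin S$, so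
\[
\prod_{i=1}^{d+1}(1-F(e_i))=\sum_S(-1)^{d+1-|S|}F(\varepsilon_S).
\]
The right side is an instance of \eqref{eq:degree}, which proves one direction. Conversely, given $h,f_1,\dots,f_{d+1}\colon V\to V'$, let $\widetilde V$ be the sum of $d+2$ copies of $V'$, let $a=(h,f_1,\dots,f_{d+1})\colon V\to\widetilde V$, and let $b\colon\widetilde V\to V'$ be the sum map. Then $h+\sum_{i\in S}f_i=b\,\varepsilon_S\,a$, so the left side of \eqref{eq:degree} equals $F(b)\prod_i(1-F(e_i))F(a)$.
\end{proof}

\begin{proposition}\label{prop:pol}
\begin{enumerate}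
\item[(a)] The polynomial functors form a Serre class that is closed under $\otimes$. If $F$ and $F'$ have degrees at most $d$ and $d'$, then $F\otimes F'$ has degree at most $d+d'$.
\item[(b)] If $F$ has degree at most $d$, then $F(V)$ is spanned by the images of the maps $F(f)$, $f\colon k^d\to V$. If $F$ is moreover polynomial, it has finite length at most $\dim F(k^d)$.
\item[(c)] If $F$ is polynomial of degree at most $d$, then $F\in\mathrm{Filt}\{T^{\otimes i}:0\le i\le d\}$ and $\dim F(k^m)=O(m^d)$.
\end{enumerate}
\end{proposition}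

\begin{proof}
(a) If $F(\tau)=0$, then $\tau$ acts by zero on every subquotient of $F$. If $F'\subseteq F$ and both $F'$ and $F/F'$ have degree at most $d$, then the idempotent of Lemma~\ref{lem:cross} vanishes on $F'(\widetilde V)$ and on the quotient; so its square is zero, and hence it is zero. For tensor products, let $\Gamma=\mathrm{Hom}(V,V')$ and $J=\mathrm{Aug}(\Gamma)$, and let $\Delta\colon k[\Gamma]\to k[\Gamma]\otimes k[\Gamma]$ be the ring map $[f]\mapsto[f]\otimes[f]$. From $\Delta([f]-1)=([f]-1)\otimes[f]+1\otimes([f]-1)$ we get $\Delta(J^{d+d'+1})\subseteq\sum_{i+j=d+d'+1}J^i\otimes J^j$. In each term $i>d$ or $j>d'$, and $(F\otimes F')(\tau)$ is obtained by applying $F(\cdot)\otimes F'(\cdot)$ to $\Delta\tau$.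

(b) If $\dim V\le d$, the identity of $V$ factors through $k^d$. Let $V=k^m$ with $m>d$, and let $\pi_1,\dots,\pi_m$ be the coordinate projections, so that $\mathrm{id}=\sum\pi_i$. In $k[\mathrm{End}(V)]$,
\[
[\mathrm{id}]=\prod_{i=1}^m\big(1+([\pi_i]-1)\big)\equiv\sum_{|S|\le d}\ \prod_{i\in S}([\pi_i]-1)\mod \mathrm{Aug}^{d+1}.
\]
The right side is a combination of elements $[\sum_{i\in S'}\pi_i]$ with $|S'|\le d$, and these maps factor through $k^d$. Applying $F$ gives the first claim. Hence every nonzero subquotient of $F$ is nonzero on $k^d$, and a strictly monotone chain of subobjects of $F$ gives a strictly monotone chain of subspaces of $F(k^d)$.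

(c) Let $Z=k^d$ and $J(V)=\mathrm{Aug}(\mathrm{Hom}(Z,V))\subseteq P_Z(V)$. The natural map $P_Z\otimes F(Z)\to F$, $[f]\otimes y\mapsto F(f)y$, is onto by (b), and it kills $J^{d+1}\otimes F(Z)$ by the definition of degree. Filter $F$ by the images of $J^i\otimes F(Z)$, $0\le i\le d+1$. Multiplication makes $J^i/J^{i+1}$ a quotient of $(J/J^2)^{\otimes i}$, and $J/J^2\cong T^{\oplus d}$ by Lemma~\ref{lem:groupring}(c). So the $i$-th factor is a quotient of a finite direct sum of copies of $T^{\otimes i}$. Both claims follow, since $\dim T^{\otimes i}(k^m)=(sm)^i$.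
\end{proof}

\begin{proposition}\label{prop:finite}
A functor in $\mathcal F$ is finite if and only if it is polynomial. Tensor products of finite functors are finite. If $F$ is finite, then $I_W\otimes F$ lies in $\mathcal F^f$ and is locally finite.
\end{proposition}

\begin{proof}
Let $k[\mathrm{Hom}(V,W)]$ act on $I_W(V)$ by translations, $([\gamma]h)(\alpha)=h(\alpha+\gamma)$, and let $(I_W)_d(V)$ be the space of functions killed by $\mathrm{Aug}(\mathrm{Hom}(V,W))^{d+1}$. For $f\colon V\to V'$ and $\gamma\in\mathrm{Hom}(V',W)$ we have $[\gamma]f_*h=f_*([\gamma f]h)$, and $\gamma\mapsto\gamma f$ is additive; so $(I_W)_d$ is a subfunctor. It has degree at most $d$: for $h\in(I_W)_d(V)$, maps $h_0,f_i\colon V\to V'$ and $\alpha\in\mathrm{Hom}(V',W)$,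
\[
\sum_S(-1)^{d+1-|S|}\,h\Big(\alpha h_0+\sum_{i\in S}\alpha f_i\Big)=\Big(\prod_{i=1}^{d+1}([\alpha f_i]-1)\,h\Big)(\alpha h_0)=0 .
\]
Since augmentation ideals are nilpotent (Lemma~\ref{lem:groupring}(b)), $I_W=\bigcup_d(I_W)_d$.

A simple functor $S$ embeds in some $I_W$ and is generated by one element, so $S\subseteq(I_W)_d$ for some $d$, and $S$ is polynomial. By Proposition~\ref{prop:pol}(a),(b), finite functors are polynomial, polynomial functors are finite, and the class is closed under $\otimes$. Finally $I_W\otimes F=\bigcup_d(I_W)_d\otimes F$.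
\end{proof}

From now on we use ``finite'' and ``polynomial'' interchangeably. By Lemma~\ref{lem:duality} and Proposition~\ref{prop:finite}, Theorem~\ref{thm:A} is equivalent to the statement that $\operatorname{kdim}(P_W\otimes F)=\dim W$ for every $W$ and every finite $F\neq0$.

\section{The lower bound}\label{sec:lower}

For the lower bound one good chain is enough, and the powers of the augmentation ideal in one tensor factor provide it. The coefficient functor changes along the induction, so we allow an arbitrary one.

\begin{proposition}\label{prop:lower}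
If $\dim W=n$ and $0\ne G\in\mathcal F^f$, then $P_W\otimes G\notin\mathcal K_{n-1}$.
\end{proposition}

\begin{proof}
We induct on $n$. For $n=0$, $P_0\otimes G=G\neq0$. Let $n\ge1$ and $W=W_1\oplus k$, so that $P_W=P_{W_1}\otimes P_k$. The chain $P_{W_1}\otimes\mathrm{Aug}^i\otimes G$, $i\ge0$, has factors $P_{W_1}\otimes G_i$ with $G_i=(\mathrm{Aug}^i/\mathrm{Aug}^{i+1})\otimes G$. For fixed $i$ and $\dim V$ large, $(\mathrm{Aug}^i/\mathrm{Aug}^{i+1})(V)\ne0$ by Lemma~\ref{lem:groupring}(b) and $G(V)\ne0$ by \eqref{eq:persist}; so $G_i\ne0$. By induction no factor lies in $\mathcal K_{n-2}$, and hence $P_W\otimes G\notin\mathcal K_{n-1}$.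
\end{proof}

\section{The upper bound for $q=2$ and $W=k$}\label{sec:model}

The idea of the upper bound is visible for $k=\mathbf F_2$ and $P=P_k$. The span of $[0]$ is a constant subfunctor of $P$. Let $\epsilon\colon P\to\bar P=P/k[0]$ be the quotient. Then $\bar P(V)$ has basis $[v]$, $v\ne0$, and $f[v]=[fv]$ if $fv\ne0$ and $f[v]=0$ otherwise. We claim that every nonzero subfunctor $X\subseteq\bar P$ contains $\epsilon(\mathrm{Aug}^r)$ for some $r$.

Suppose first that $X(V)$ contains $x=[v_0]+[v_1]$ with $v_0\ne v_1$. Choose $\lambda\in V^*$ with $\lambda(v_0)=1$, $\lambda(v_1)=0$, adjoin a new basis vector $e$, and compare the two injections $V\to V\oplus ke$ given by $s_0(v)=v$ and $s_1(v)=v+\lambda(v)e$. They agree on $v_1$, so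
\[
s_1x-s_0x=[v_0+e]-[v_0]=\epsilon\big([v_0]([e]-1)\big).
\]
The difference has removed the term $[v_1]$, at the price of one factor from $\mathrm{Aug}$. Now $v_0$ and $e$ are linearly independent, so a linear map $V\oplus ke\to V'$ can send them to arbitrary vectors $g,u$. Hence $X(V')\ni\epsilon([g]([u]-1))$ for all $g,u$, that is, $X\supseteq\epsilon(\mathrm{Aug})$.

In general $x=\sum_{w\in\mathcal S}[w]$ with $\emptyset\ne\mathcal S\subseteq V\setminus0$. Fix $v_0\in\mathcal S$ and let $r=|\mathcal S|-1$. For $v\in\mathcal S\setminus\{v_0\}$ choose $\lambda_v$ with $\lambda_v(v_0)=1$, $\lambda_v(v)=0$, and a new basis vector $e_v$. For $S\subseteq\mathcal S\setminus\{v_0\}$ let $s_S(w)=w+\sum_{v\in S}\lambda_v(w)e_v$. Then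
\[
\sum_S(-1)^{r-|S|}s_S[w]=\epsilon\Big([w]\prod_{v}\big([\lambda_v(w)e_v]-1\big)\Big).
\]
For $w=v\neq v_0$ the factor indexed by $v$ is $[0]-1=0$. So $X$ contains $\epsilon([v_0]\prod_v([e_v]-1))$, and applying all linear maps gives $X\supseteq\epsilon(\mathrm{Aug}^r)$.

Thus $\bar P/X$ is a quotient of $P/\mathrm{Aug}^r$, which is finite. In a descending chain $(X_i)$ in $\bar P$, a factor with $X_{i+1}\ne0$ embeds in the finite functor $\bar P/X_{i+1}$, and at most one factor with $X_{i+1}=0$ is nonzero. So $\bar P\in\mathcal K_1$, then $P\in\mathcal K_1$, and $\operatorname{kdim}P=1$ by Proposition~\ref{prop:lower}. Since $D\bar P\subseteq DP=I_k$ consists of the functions vanishing at $0$, which form $I_{k,1}$, we have recovered for $q=2$ the fact that proper subobjects of $I_{k,1}$ are finite.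

Three things change in general. First, $\bar P$ must be replaced by objects in which every nonzero subobject is again large; they have to take the group $GL(W)$ and a coefficient functor into account. Second, with a coefficient functor of degree $d$, one difference no longer kills an unwanted term, and the differences also disturb the term that we keep. Third, for $\dim W\ge2$ the differences occur in several directions $\mu\in W^*$, so $\mathrm{Aug}^r$ becomes a product of different ideals, and the smallness of the quotient is no longer evident. The next three sections address these points in turn.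

\section{The classes $\mathcal C_n$ and the functors $\omega_n(G)$}\label{sec:omega}

The induction needs a class of functors that contains $P_W\otimes F$ and is stable under the operations that occur in chains. Put $\mathcal C_{-1}=\{0\}$ and, for $n\ge0$,
\[
\mathcal C_n=\mathrm{Filt}\{P_U\otimes F:\ \dim U\le n,\ F\text{ finite}\}.
\]
This is a Serre class contained in $\mathcal F^f$, and $\mathcal C_{n-1}\subseteq\mathcal C_n$. It is closed under tensoring with a finite functor, since $\otimes$ is exact and tensor products of finite functors are finite. The class $\mathcal C_0$ consists of the finite functors. The goal is $\mathcal C_n\subseteq\mathcal K_n$.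

In Sections~\ref{sec:omega}--\ref{sec:growth}, $W=k^n$ and $H=GL(W)$, with $n\ge0$ given by the context. Let $\mathcal P_n$ be the abelian category of functors from spaces to finite-dimensional left $k[H]$-modules whose underlying functor is finite. Subobjects in $\mathcal P_n$ are the $H$-stable subfunctors, so all objects of $\mathcal P_n$ have finite length. Let $\mathrm{Inj}(W,V)$ be the set of injective linear maps.

\begin{definition}
For $G\in\mathcal P_n$, let $\omega_n(G)(V)$ be the quotient of $\bigoplus_{g\in\mathrm{Inj}(W,V)}G(V/gW)$ by the relations $[gh;y]=[g;hy]$ for $h\in H$, where $[g;y]$ denotes the class of $y\in G(V/gW)$ in the summand $g$. For $f\colon V\to V'$ put $f[g;y]=[fg;G(\bar f)y]$ if $fg$ is injective, where $\bar f\colon V/gW\to V'/fgW$ is induced by $f$, and $f[g;y]=0$ otherwise.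
\end{definition}

The action of $f$ respects the relations because $G(\bar f)$ is $H$-linear, and it is compatible with composition because $f'fg$ is not injective when $fg$ is not. The group $H$ acts freely on $\mathrm{Inj}(W,V)$, and the orbits correspond to the $n$-dimensional subspaces $A\subseteq V$. Choose $g_A\colon W\to V$ with image $A$ for each $A$. The map $[g_Ah;y]\mapsto hy$ respects the relations and is inverse to $y\mapsto[g_A;y]$, so
\begin{equation}\label{eq:grass}
\omega_n(G)(V)=\bigoplus_{A\subseteq V,\ \dim A=n}G(V/A).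
\end{equation}
Hence $\omega_n\colon\mathcal P_n\to\mathcal F^f$ is exact. For $n=0$, $\omega_0(G)=G$. Define
\[
\epsilon_G\colon P_W\otimes G\to\omega_n(G),\qquad [g]\otimes y\mapsto\begin{cases}[g;\bar y]&\text{if $g$ is injective,}\\ 0&\text{otherwise,}\end{cases}
\]
where $\bar y$ is the image of $y\in G(V)$ in $G(V/gW)$. This map is natural in $V$, because $\bar f\circ(V\to V/gW)=(V'\to V'/fgW)\circ f$, and it is natural in $G$. It is onto, because $V\to V/gW$ splits. Therefore $\omega_n(G)\in\mathcal C_n$. For $h\in H$ let $R_h$ be the ring automorphism $[g]\mapsto[gh]$ of $P_W(V)$. The defining relations give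
\begin{equation}\label{eq:equiv}
\epsilon_G(R_h\alpha\otimes y)=\epsilon_G(\alpha\otimes hy)\qquad\text{for }\alpha\in P_W(V),\ y\in G(V),\ h\in H .
\end{equation}

\begin{lemma}\label{lem:induced}
Let $G_0$ be a finite functor, and let $H$ act on $k[H]\otimes G_0$ by left multiplication on $k[H]$. Let $E(V)=\bigoplus_{g\in\mathrm{Inj}(W,V)}G_0(V/gW)$, where $f$ maps the summand $g$ to the summand $fg$ by $G_0(\bar f)$ if $fg$ is injective and to $0$ otherwise. Then $E\cong\omega_n(k[H]\otimes G_0)$.
\end{lemma}

\begin{proof}
Send $y$ in the summand $g$ to $[g;1\otimes y]$. This is natural in $V$, and it is onto because $[g;h\otimes y]=[g;h(1\otimes y)]=[gh;1\otimes y]$. Each $A$ is the image of $|H|$ injections, so by \eqref{eq:grass} both sides have dimension $|H|\sum_A\dim G_0(V/A)$.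
\end{proof}

\begin{example}\label{ex:characters}
For $n=1$ and $G_0=k$, the lemma gives $\omega_1(k[H])=P_k/k[0]$. Here $H=k^\times$ is cyclic and $k[H]\cong k[x]/(x^{q-1}-1)$ is a sum of $q-1$ one-dimensional modules. So $P_k/k[0]$ is a direct sum of $q-1$ nonzero functors $\omega_1(\chi)$, just as its dual, the functor of functions on $V^*$ vanishing at $0$, is the sum of the $q-1$ functors $I_{k,r}$. For $q=2$ this is the functor $\bar P$ of Section~\ref{sec:model}. For $q>2$, the summands $\omega_1(\chi)$ take over the role of $\bar P$; this is the reason for building $H$ into the coefficients.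
\end{example}

\begin{lemma}\label{lem:filtration}
For $n\ge0$, $\mathcal C_n=\mathrm{Filt}\{\omega_j(G):0\le j\le n,\ G\text{ simple in }\mathcal P_j\}$.
\end{lemma}

\begin{proof}
Call the right side $\mathcal D$. Then $\mathcal D\subseteq\mathcal C_n$, since $\omega_j(G)\in\mathcal C_j$. Objects of $\mathcal P_j$ have finite length and $\omega_j$ is exact, so $\omega_j(G)\in\mathcal D$ for all $G\in\mathcal P_j$, $j\le n$. By Proposition~\ref{prop:pol}(c) and the exactness of $P_U\otimes-$, it remains to show $P_{U}\otimes T^{\otimes i}\in\mathcal D$ for $\dim U\le n$. We filter twice.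

The maps $g\colon U\to V$ of rank at most $j$ span a subfunctor of $P_U$. The $j$-th factor of this filtration has as a basis the maps of rank $j$, and $f[g]$ is $[fg]$ if $fg$ has rank $j$, in which case $\ker fg=\ker g$, and $0$ otherwise. Sorting by kernels, the factor is a finite direct sum of copies of $\bar P_j(V)=k[\mathrm{Inj}(k^j,V)]$, where noninjective composites are $0$. So it suffices to treat $(\bar P_j\otimes T^{\otimes i})(V)=\bigoplus_{g}T(V)^{\otimes i}$.

This is not yet of the form in Lemma~\ref{lem:induced}, because the coefficients depend on $V$ rather than on $V/gk^j$. For a subspace $A\subseteq V$ let $\Phi^a(A)\subseteq T(V)^{\otimes i}$ be spanned by the pure tensors with at least $a$ positions in $T(A)$, so that $\Phi^0(A)=T(V)^{\otimes i}$ and $\Phi^{i+1}(A)=0$. Since $T$ is exact, $T(V)/T(A)=T(V/A)$, and there is a map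
\[
\bigoplus_{S\subseteq\{1,\dots,i\},\ |S|=a}T(A)^{\otimes S}\otimes T(V/A)^{\otimes(\{1,\dots,i\}\setminus S)}\longrightarrow\Phi^a(A)/\Phi^{a+1}(A),
\]
natural for maps of pairs $(V,A)\to(V',A')$; a basis of $T(V)$ that extends a basis of $T(A)$ shows that it is bijective. A map $f$ sends $gk^j$ to $fgk^j$, so the spaces $\bigoplus_g\Phi^a(gk^j)$ form a filtration by subfunctors. Identify $T(gk^j)$ with $T(k^j)$ through $g$. When $fg$ is injective, the map $T(gk^j)\to T(fgk^j)$ induced by $f$ then becomes the identity. So the $a$-th factor is a finite direct sum of copies of the functor $E$ of Lemma~\ref{lem:induced} for $W=k^j$ and $G_0=T(k^j)^{\otimes a}\otimes T^{\otimes(i-a)}$, where $T(k^j)^{\otimes a}$ is a constant functor. Hence it lies in $\mathcal D$.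
\end{proof}

\section{Subfunctors of $\omega_n(G)$ are large}\label{sec:key}

For $0\ne\mu\in W^*$ let $I_\mu(V)\subseteq P_W(V)$ be the ideal generated by the elements $[v\otimes\mu]-1$, $v\in V$. It is a subfunctor, since $P_W(f)$ is a ring map that sends $[v\otimes\mu]-1$ to $[fv\otimes\mu]-1$. Let
\[
\mathfrak J=\prod_{\mu\in W^*\setminus0}I_\mu ,
\]
a finite product because $k$ is finite, with $\mathfrak J=P_W$ if $W=0$, and put $\mathfrak J^0=P_W$. The space $\mathfrak J^r(V)$ is spanned by the elements
\begin{equation}\label{eq:Jspan}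
[g]\prod_{\mu\ne0}\prod_{j=1}^r\big([v_{\mu,j}\otimes\mu]-1\big),\qquad g\in\mathrm{Hom}(W,V),\ v_{\mu,j}\in V .
\end{equation}
For $q=2$ and $n=1$, $\mathfrak J=\mathrm{Aug}$. Since $(v\otimes\mu)h=v\otimes\mu h$, we have $R_h(I_\mu)=I_{\mu h}$. Taking the product over all $\mu\ne0$ with the same exponent makes $\mathfrak J^r$ stable under all $R_h$.

\begin{lemma}\label{lem:key}
Let $G\in\mathcal P_n$ and $0\ne x\in\omega_n(G)(V)$. There are a nonzero subobject $L\subseteq G$ in $\mathcal P_n$ and $r\ge1$ such that $\langle x\rangle\supseteq\epsilon_G(\mathfrak J^r\otimes L)$.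
\end{lemma}

\begin{proof}
If $n=0$, take $L=\langle x\rangle$. Let $n\ge1$, and let $G$ have degree at most $d$. By \eqref{eq:grass}, $x=\sum_{A\in\mathcal S}x_A$ with $x_A=[g_A;y_A]$, $0\neq y_A\in G(V/A)$, and $\mathcal S$ a nonempty finite set of $n$-dimensional subspaces. As in Section~\ref{sec:model}, we take differences of graph embeddings. For a space $E$ and $\varphi\in\mathrm{Hom}(V,E)$ let $s(\varphi)\colon V\to V\oplus E$, $v\mapsto(v,\varphi(v))$. For $\tau=\sum t_\varphi[\varphi]\in k[\mathrm{Hom}(V,E)]$ and $z\in\omega_n(G)(V)$ put $\tau\cdot z=\sum t_\varphi\,s(\varphi)z$. This is bilinear in $\tau$ and $z$, and $\tau\cdot x\in\langle x\rangle(V\oplus E)$.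

\emph{Step 1: differences that kill $x_A$.} Let $K_A$ be the ideal of $k[\mathrm{Hom}(V,E)]$ generated by the $[\sigma]-1$ with $\sigma|_A=0$. We claim that $K_A^{d+1}\cdot x_A=0$. The ideal $K_A^{d+1}$ is spanned by the elements $[\varphi]\prod_{i=1}^{d+1}([\sigma_i]-1)$ with $\sigma_i|_A=0$. For $S\subseteq\{1,\dots,d+1\}$, we have $s(\varphi+\sum_{i\in S}\sigma_i)g_A=s(\varphi)g_A$, and the induced map $V/A\to(V\oplus E)/s(\varphi)A$ is $\overline{s(\varphi)}+\sum_{i\in S}\iota\bar\sigma_i$, where $\iota\colon E\to(V\oplus E)/s(\varphi)A$ is the evident map and $\bar\sigma_i\colon V/A\to E$ is induced by $\sigma_i$. By \eqref{eq:degree},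
\[
[\varphi]\prod_i([\sigma_i]-1)\cdot x_A=\Big[s(\varphi)g_A;\ \sum_S(-1)^{d+1-|S|}\,G\Big(\overline{s(\varphi)}+\sum_{i\in S}\iota\bar\sigma_i\Big)y_A\Big]=0 .
\]

\emph{Step 2: isolating one component.} Fix $A_0\in\mathcal S$ and a complement $V=A_0\oplus U$, and regard $\mu\in A_0^*$ as a form on $V$ that vanishes on $U$. For $A\in\mathcal S\setminus\{A_0\}$ we have $A_0\not\subseteq A$, as the dimensions agree, so there is $\lambda_A\in V^*$ with $\lambda_A|_A=0$ and $\lambda_A|_{A_0}\ne0$. Write $\lambda_A=\mu_A+\nu_A$ with $0\ne\mu_A\in A_0^*$ and $\nu_A|_{A_0}=0$.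

Differences in the direction $\lambda_A$ kill $x_A$ by Step 1, but through $\nu_A$ they change the coefficient $y_{A_0}$ in a way that we do not control. Differences in the direction $\mu_A$ leave $U\cong V/A_0$ fixed, but they need not kill $x_A$. We therefore look for an element that lies in $K_A^{d+1}$ and acts on $x_{A_0}$ like a product of differences in the direction $\mu_A$.

Let $r=(2d+1)|\mathcal S|$, and let $E$ have basis $e_{\mu,j}$ with $\mu\in A_0^*\setminus0$ and $1\le j\le r$. For each $A\ne A_0$ choose $2d+1$ of the vectors $e_{\mu_A,1},\dots,e_{\mu_A,r}$ and call them $e^A_1,\dots,e^A_{2d+1}$, with disjoint choices for different $A$. For fixed $A$ put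
\[
c_j=[e^A_j\otimes\lambda_A]-1\in K_A,\qquad b_j=[e^A_j\otimes\mu_A]-1,
\]
\[
a_j=c_j-b_j=[e^A_j\otimes\mu_A]\big([e^A_j\otimes\nu_A]-1\big)\in K_{A_0}.
\]
Expand
\[
\prod_{j=1}^{2d+1}b_j=\prod_{j=1}^{2d+1}(c_j-a_j)=\sum_{S\subseteq\{1,\dots,2d+1\}}(-1)^{2d+1-|S|}\prod_{j\in S}c_j\prod_{j\notin S}a_j ,
\]
and let $\tau_A$ be the sum of the terms with $|S|\ge d+1$. Then $\tau_A\in K_A^{d+1}$. Each remaining term has $|S|\le d$ and so has at least $d+1$ factors $a_j$; this is the reason for taking $2d+1$ factors. Hence $\tau_A\equiv\prod_jb_j$ modulo $K_{A_0}^{d+1}$.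

Let $\tau$ be the product of all $\tau_A$, $A\ne A_0$, and of the factors $[e_{\mu,j}\otimes\mu]-1$ for the basis vectors $e_{\mu,j}$ not yet used. Then $\tau\in K_A^{d+1}$ for every $A\ne A_0$, and
\[
\tau\equiv\beta:=\prod_{\mu\ne0}\prod_{j=1}^r\big([e_{\mu,j}\otimes\mu]-1\big)\mod K_{A_0}^{d+1}.
\]
By Step 1, $\tau\cdot x=\tau\cdot x_{A_0}=\beta\cdot x_{A_0}$, and this element lies in $\langle x\rangle$.

\emph{Step 3: spreading out.} Let $g_0=g_{A_0}$, viewed also as a map to $V\oplus E$, and identify $A_0^*$ with $W^*$ through $\mu\mapsto\mu g_0$. Let $y_0\in G(U)$ correspond to $y_{A_0}$ under $U\cong V/A_0$, and let $\iota_U\colon U\to V\oplus E$ be the inclusion. Every map $\varphi$ that occurs in $\beta$ is a sum of maps $e_{\mu,j}\otimes\mu$ and vanishes on $U$. So $s(\varphi)|_U=\iota_U$, the element $G(\overline{s(\varphi)})y_{A_0}$ is the image of $G(\iota_U)y_0$ in $G((V\oplus E)/s(\varphi)A_0)$, and $s(\varphi)x_{A_0}=\epsilon_G([g_0+\varphi g_0]\otimes G(\iota_U)y_0)$. Summing over the terms of $\beta$,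
\[
\beta\cdot x_{A_0}=\epsilon_G\Big([g_0]\prod_{\mu,j}\big([e_{\mu,j}\otimes\mu]-1\big)\otimes G(\iota_U)y_0\Big).
\]
Given $g\colon W\to V'$, $u\colon U\to V'$ and vectors $v_{\mu,j}\in V'$, there is a linear map $f\colon A_0\oplus U\oplus E\to V'$ with $fg_0=g$, $f\iota_U=u$ and $fe_{\mu,j}=v_{\mu,j}$. Applying $f$ and using the naturality of $\epsilon_G$ and \eqref{eq:Jspan}, we obtain $\langle x\rangle(V')\supseteq\epsilon_G(\mathfrak J^r(V')\otimes G(u)y_0)$ for every $u$. By \eqref{eq:equiv} and $R_h\mathfrak J^r=\mathfrak J^r$,
\[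
\epsilon_G\big(\mathfrak J^r(V')\otimes hG(u)y_0\big)=\epsilon_G\big(\mathfrak J^r(V')\otimes G(u)y_0\big)\qquad\text{for }h\in H .
\]
Let $L(V')$ be the span of the elements $hG(u)y_0$. This is the subobject of $G$ in $\mathcal P_n$ generated by $y_0\ne0$, and $\epsilon_G(\mathfrak J^r\otimes L)\subseteq\langle x\rangle$.
\end{proof}

\section{The quotients $P_W/\mathfrak J^r$}\label{sec:quot}

Lemma~\ref{lem:key} is useful once we know that $P_W/\mathfrak J^r\in\mathcal C_{n-1}$. For one ideal this is Lemma~\ref{lem:groupring}(d):
\[
(P_W/I_\mu)(V)=k[V\otimes(W^*/k\mu)],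
\]
and $k[V\otimes C]=P_{C^*}(V)$ for a space $C$. For two ideals, take $n=2$ and a basis $\mu_1,\mu_2$ of $W^*$. Then $P_W=P_k\otimes P_k$, $I_{\mu_1}=\mathrm{Aug}\otimes P_k$ and $I_{\mu_2}=P_k\otimes\mathrm{Aug}$, so
\[
I_{\mu_1}/I_{\mu_1}I_{\mu_2}\cong\mathrm{Aug}\subseteq P_k,\qquad I_{\mu_1}/I_{\mu_1}^2\cong T\otimes P_k ,
\]
and both lie in $\mathcal C_1$. A third direction such as $\mu_1+\mu_2$ is not adapted to the tensor decomposition. To treat all configurations at once, we replace products of ideals by tensor products, and the ideals $I_\mu$ by complexes assembled from $P_W$ and a resolution of $P_W/I_\mu$. What remains is the homology of the groups $V\otimes Z$, and this is where the finite coefficient functors, like $T$ above, come from.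

For an abelian group $\Gamma$, the homogeneous bar resolution $\mathrm{Bar}(\Gamma)\to k$ has $\mathrm{Bar}_\ell(\Gamma)=k[\Gamma^{\ell+1}]$, with $\Gamma$ acting by simultaneous translation and with differential the alternating sum of the maps that omit one coordinate. It is a resolution of $k$ by free $k[\Gamma]$-modules, functorial in $\Gamma$, and $H_\ell(\Gamma;k)=H_\ell(\mathrm{Bar}(\Gamma)\otimes_{k[\Gamma]}k)$. We use three textbook facts. For complexes of $k$-vector spaces, $H_*(C\otimes C')\cong H_*(C)\otimes H_*(C')$ naturally. For groups, $H_*(\Gamma\oplus\Gamma';k)\cong H_*(\Gamma;k)\otimes H_*(\Gamma';k)$ naturally in $\Gamma$ and $\Gamma'$. Finally, if $Q\to k$ is a free resolution over a ring $R$ and $Q'\to k$ is any resolution, then an $R$-linear chain map $Q\to Q'$ over $\mathrm{id}_k$ exists and is unique up to $R$-linear homotopy.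

\begin{lemma}\label{lem:homology}
For a space $Z$ and $\ell\ge0$, the functor $V\mapsto H_\ell(V\otimes Z;k)$ is polynomial of degree at most $\ell$.
\end{lemma}

\begin{proof}
The values are finite-dimensional because the bar complex of a finite group is finite-dimensional in each degree. We apply Lemma~\ref{lem:cross} to $\widetilde V=V_0\oplus\dots\oplus V_{\ell+1}$. By the K\"unneth formula,
\[
H_\ell(\widetilde V\otimes Z;k)=\bigoplus_{\ell_0+\dots+\ell_{\ell+1}=\ell}\ \bigotimes_{i}H_{\ell_i}(V_i\otimes Z;k).
\]
The zero endomorphism of a group factors through the trivial group, so it induces the identity on $H_0$ and zero in positive degrees. Hence $e_i$ acts as the projection onto the summands with $\ell_i=0$, and $\prod_{i=1}^{\ell+1}(1-e_{i*})$ is the projection onto the summands with $\ell_1,\dots,\ell_{\ell+1}>0$. There are none, since the $\ell_i$ add up to $\ell$.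
\end{proof}

We will change resolutions, and we need to know that this does not change the functor structure on homology.

\begin{lemma}\label{lem:natural}
Let $V\mapsto\Gamma(V)$ be a functor from spaces to abelian groups. Let $M(V)$ be a $k[\Gamma(V)]$-module, and let $Q(V)$, $Q'(V)$ be resolutions of $k$ by free $k[\Gamma(V)]$-modules, all functorial in $V$ compatibly with the maps $\Gamma(f)$. Then $H_*(Q\otimes_{k[\Gamma]}M)\cong H_*(Q'\otimes_{k[\Gamma]}M)$ as functors of $V$.
\end{lemma}

\begin{proof}
For each $V$ choose a $k[\Gamma(V)]$-linear chain map $c_V\colon Q(V)\to Q'(V)$ over $\mathrm{id}_k$. It is a homotopy equivalence, so $c_V\otimes1$ is an isomorphism on homology. For $f\colon V\to V'$, view $Q'(V')$ as a complex of $k[\Gamma(V)]$-modules through $\Gamma(f)$. Both $c_{V'}Q(f)$ and $Q'(f)c_V$ are $k[\Gamma(V)]$-linear chain maps $Q(V)\to Q'(V')$ over $\mathrm{id}_k$, so there is a $k[\Gamma(V)]$-linear homotopy $\sigma$ between them. Then $\sigma\otimes M(f)$ is a homotopy between the two induced maps $Q(V)\otimes_{k[\Gamma(V)]}M(V)\to Q'(V')\otimes_{k[\Gamma(V')]}M(V')$.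
\end{proof}

\begin{lemma}\label{lem:quot}
Let $n\ge1$ and $\mu_1,\dots,\mu_N\in W^*\setminus0$, not necessarily distinct. Then $P_W/I_{\mu_1}\cdots I_{\mu_N}\in\mathcal C_{n-1}$. In particular $P_W/\mathfrak J^r\in\mathcal C_{n-1}$ for all $r\geq0$.
\end{lemma}

\begin{proof}
Write $P=P_W$, so $P(V)=k[V\otimes W^*]$; tensor products over $P$ are taken valuewise. For $0\le i\le N$ let $\mathfrak J_i=I_{\mu_1}\cdots I_{\mu_i}$, with $\mathfrak J_0=P$. Fix $i<N$ and put $\mu=\mu_{i+1}$. Then $\mathfrak J_i/\mathfrak J_{i+1}=\mathfrak J_i\otimes_PP/I_\mu$, and multiplication makes this a quotient of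
\[
M_i=I_{\mu_1}\otimes_P\cdots\otimes_PI_{\mu_i}\otimes_PP/I_\mu .
\]
It suffices to show $M_i\in\mathcal C_{n-1}$.

Let $B=\mathrm{Bar}(V)$. Its subcomplex $B_0=k[V]$ in degree $0$ has quotient $B_{\ge1}$, and since $B\to k$ is a resolution, $\mathrm{coker}(B_2\to B_1)\cong\ker(B_0\to k)=\mathrm{Aug}(V)$. Make $P(V)$ a $k[V]$-algebra through $[v]\mapsto[v\otimes\mu_j]$; it is a free module by Lemma~\ref{lem:groupring}(d). Put $R_j=P\otimes_{k[V]}B$ and $R_j^+=P\otimes_{k[V]}B_{\ge1}$. These are complexes of $P$-modules, functorial in $V$, and there is an exact sequence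
\begin{equation}\label{eq:split}
0\to P\to R_j\to R_j^+\to0
\end{equation}
that is split in each degree. The complex $R_j^+$ starts in degree $1$, and $H_1(R_j^+)=P\otimes_{k[V]}\mathrm{Aug}(V)\cong I_{\mu_j}$, where the last map is injective into $P$ by flatness.

\emph{Claim.} If $X_j\in\{P,R_j,R_j^+\}$ for $1\le j\le i$ and $\mathcal X=X_1\otimes_P\cdots\otimes_PX_i\otimes_PP/I_\mu$, then $H_\ell(\mathcal X)\in\mathcal C_{n-1}$ for all $\ell$.

The claim suffices. If $X_j=R_j^+$ for all $j$, then $\mathcal X$ starts in degree $i$, and by right exactness of $\otimes_P$ its lowest homology is $H_i(\mathcal X)=H_1(R_1^+)\otimes_P\cdots\otimes_PH_1(R_i^+)\otimes_PP/I_\mu=M_i$.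

We prove the claim by induction on the number of $j$ with $X_j=R_j^+$. Suppose that $X_j=R_j^+$, and let $\mathcal X'$ and $\mathcal X''$ be obtained by replacing $X_j$ with $P$ and with $R_j$. Since \eqref{eq:split} is split in each degree, $0\to\mathcal X'\to\mathcal X''\to\mathcal X\to0$ is exact, and so is $H_\ell(\mathcal X'')\to H_\ell(\mathcal X)\to H_{\ell-1}(\mathcal X')$. The outer terms lie in the Serre class $\mathcal C_{n-1}$ by induction, and hence so does the middle one.

Now suppose that no $R_j^+$ occurs. Drop the factors $P$ and renumber, so that $\mathcal X=R_1\otimes_P\cdots\otimes_PR_a\otimes_PP/I_\mu$ with $a\ge0$. Since $R_j\otimes_PM=B\otimes_{k[V]}M$ for a complex $M$ of $P$-modules, and $k[V]^{\otimes a}=k[V\otimes k^a]$,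
\[
\mathcal X(V)\cong B(V)^{\otimes a}\otimes_{k[V\otimes k^a]}k[V\otimes(W^*/k\mu)].
\]
Here $V\otimes k^a$ acts by translations through $V\otimes\theta$, where $\theta\colon k^a\to W^*/k\mu$ sends the $j$-th basis vector to the class of $\mu_j$. Choose decompositions $k^a=Z\oplus Z'$ with $Z=\ker\theta$, and $W^*/k\mu=\theta(Z')\oplus C$. As $\theta$ is injective on $Z'$, the coefficient module is $k\otimes k[V\otimes Z']\otimes k[V\otimes C]$, naturally in $V$, where $V\otimes Z$ acts trivially and $V\otimes Z'$ acts by translation on the middle factor only. Both $B(V)^{\otimes a}$ and $\mathrm{Bar}(V\otimes Z)\otimes\mathrm{Bar}(V\otimes Z')$ are functorial free resolutions of $k$ over $k[V\otimes k^a]$. By Lemma~\ref{lem:natural}, $H_\ell(\mathcal X)(V)$ is naturally the $\ell$-th homology of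
\[
\big(\mathrm{Bar}(V\otimes Z)\otimes_{k[V\otimes Z]}k\big)\otimes\big(\mathrm{Bar}(V\otimes Z')\otimes_{k[V\otimes Z']}k[V\otimes Z']\big)\otimes k[V\otimes C].
\]
The middle factor is $\mathrm{Bar}(V\otimes Z')$, whose homology is the constant functor $k$ in degree $0$. Therefore $H_\ell(\mathcal X)(V)\cong H_\ell(V\otimes Z;k)\otimes P_{C^*}(V)$ naturally in $V$. The first factor is finite by Lemma~\ref{lem:homology}, and $\dim C\le\dim W^*/k\mu=n-1$, where $\mu\ne0$ is used. So $H_\ell(\mathcal X)\in\mathcal C_{n-1}$.
\end{proof}

\section{The upper bound and the proof of Theorem~\ref{thm:A}}\label{sec:upper}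

\begin{proposition}\label{prop:upper}
\begin{enumerate}
\item[(a)] If $n\ge0$, $G\in\mathcal P_n$ is simple and $0\ne X\subseteq\omega_n(G)$, then $\omega_n(G)/X\in\mathcal C_{n-1}$.
\item[(b)] $\mathcal C_n\subseteq\mathcal K_n$ for all $n\ge-1$.
\end{enumerate}
\end{proposition}

\begin{proof}
(a) Apply Lemma~\ref{lem:key} to a nonzero element of $X$. Since $G$ is simple, $L=G$, so $X\supseteq\epsilon_G(\mathfrak J^r\otimes G)$, and $\omega_n(G)/X$ is a quotient of $(P_W/\mathfrak J^r)\otimes G$. This lies in $\mathcal C_{n-1}$ by Lemma~\ref{lem:quot} if $n\ge1$, and it is $0$ if $n=0$.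

(b) We induct on $n$; for $n=-1$ both classes are $\{0\}$. Let $n\ge0$, let $G\in\mathcal P_n$ be simple, and let $(X_i)$ be a descending chain in $\omega_n(G)$. If $X_{i+1}\ne0$, then $X_i/X_{i+1}\subseteq\omega_n(G)/X_{i+1}\in\mathcal C_{n-1}\subseteq\mathcal K_{n-1}$. Among the $i$ with $X_{i+1}=0$, at most one has $X_i\ne0$. So $\omega_n(G)\in\mathcal K_n$. For $j<n$ and $G\in\mathcal P_j$ we have $\omega_j(G)\in\mathcal C_{n-1}\subseteq\mathcal K_{n-1}\subseteq\mathcal K_n$. Since $\mathcal K_n$ is a Serre class, Lemma~\ref{lem:filtration} gives $\mathcal C_n\subseteq\mathcal K_n$.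
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:A}]
Let $W$ be any space, $n=\dim W$, and let $F\ne0$ be finite. Then $F\in\mathcal F^f$, and $DF$ is finite and nonzero. So $P_{W^*}\otimes DF\in\mathcal C_n\subseteq\mathcal K_n$ by Proposition~\ref{prop:upper}(b), and $P_{W^*}\otimes DF\notin\mathcal K_{n-1}$ by Proposition~\ref{prop:lower}. The functor $I_W\otimes F$ is locally finite and lies in $\mathcal F^f$ by Proposition~\ref{prop:finite}, and its dual is $P_{W^*}\otimes DF$. Lemma~\ref{lem:duality} gives $\dim(I_W\otimes F)=n$. Taking for $F$ the constant functor $k$ gives $\dim I_W=\dim_kW$.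
\end{proof}

\begin{remark}
The finiteness of $k$ makes the values of $P_W$ finite-dimensional, which duality needs, and makes $\mathfrak J$ a finite product. That the coefficient field has the same characteristic $p$ as the spaces enters through Lemma~\ref{lem:groupring}(b), in the local finiteness of $I_W$ and in the lower bound. Over a coefficient field $K$ of another characteristic, $\mathrm{Aug}/\mathrm{Aug}^2\cong K\otimes_{\mathbf Z}V=0$, and the chain in Proposition~\ref{prop:lower} would be constant from $i=1$ on.
\end{remark}

\section{Growth rate and layers}\label{sec:growth}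

The classes $\mathcal C_n$ were a tool, but they turn out to be intrinsic. Let $\mathcal C=\bigcup_n\mathcal C_n$. An object is \emph{Noetherian} if ascending chains of subobjects stop; the Noetherian objects form a Serre class. A functor is \emph{finitely generated} if it is a quotient of a finite sum of functors $P_U$, and $\mathcal F$ is \emph{locally Noetherian} if every object is the union of its Noetherian subobjects. Recall also the quotient of the abelian category $\mathcal C_n$ by the Serre class $\mathcal C_{n-1}$. It has the same objects, and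
\[
\mathrm{Hom}_{\mathcal C_n/\mathcal C_{n-1}}(M,N)=\varinjlim\mathrm{Hom}(M',N/N'),
\]
the limit being over $M'\subseteq M$ and $N'\subseteq N$ with $M/M',N'\in\mathcal C_{n-1}$. The quotient functor is exact and kills exactly the objects of $\mathcal C_{n-1}$; every subobject of $M$ in the quotient comes from a subobject of $M$ in $\mathcal C_n$; and $\varphi\colon M'\to N/N'$ represents an isomorphism if and only if its kernel and cokernel lie in $\mathcal C_{n-1}$.

\begin{theorem}\label{thm:B}
\begin{enumerate}
\item[(1)] Every $M\in\mathcal C$ is Noetherian, and $\mathcal C$ is exactly the class of finitely generated functors. So $\mathcal F(q)$ is locally Noetherian and, dually, each $I_W$ is Artinian.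
\item[(2)] For $0\ne M\in\mathcal C$ and $n\ge0$ the following are equivalent: $\operatorname{kdim}M=n$; $n$ is minimal with $M\in\mathcal C_n$; there are $c,C>0$ and $a\ge0$ such that $c\,q^{nm}\le\dim M(k^m)\le C\,m^aq^{nm}$ for all large $m$. Dually, every nonzero subquotient $A$ of a finite sum of functors $I_W$ has
\[
\dim A=\lim_{m\to\infty}\frac1m\log_q\dim_kA(k^m).
\]
\item[(3)] For $G\in\mathcal P_n$ simple, every nonzero subobject of $\omega_n(G)$ has Krull dimension $n$, and every proper quotient of $\omega_n(G)$ lies in $\mathcal C_{n-1}$. Every object of $\mathcal C_n/\mathcal C_{n-1}$ has finite length, and $G\mapsto\omega_n(G)$ is a bijection from the isomorphism classes of simple objects of $\mathcal P_n$ to those of $\mathcal C_n/\mathcal C_{n-1}$.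
\end{enumerate}
\end{theorem}

Here a proper quotient means a quotient by a nonzero subobject. We first compare the classes $\mathcal C_n$ with growth, and then with Krull dimension.

\begin{lemma}\label{lem:growth}
Let $n\ge0$.
\begin{enumerate}
\item[(a)] If $M\in\mathcal C_n$, then $\dim M(k^m)=O(m^aq^{nm})$ for some $a$.
\item[(b)] If $G\in\mathcal P_n$ is simple and $0\ne X\subseteq\omega_n(G)$, then $\dim X(k^m)\ge\frac12q^{n(m-n)}$ for large $m$, and $X\notin\mathcal C_{n-1}$.
\item[(c)] If $M\in\mathcal C_n\setminus\mathcal C_{n-1}$, then $M$ has a subquotient isomorphic to some $X$ as in (b).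
\end{enumerate}
\end{lemma}

\begin{proof}
(a) We have $\dim(P_U\otimes F)(k^m)=q^{m\dim U}\dim F(k^m)$; use Proposition~\ref{prop:pol}(c).

(b) The graphs of the $q^{n(m-n)}$ linear maps $k^n\to k^{m-n}$ are distinct $n$-dimensional subspaces of $k^m$, and $G(k^{m-n})\ne0$ for large $m$ by \eqref{eq:persist}. So $\dim\omega_n(G)(k^m)\ge q^{n(m-n)}$ by \eqref{eq:grass}. By Proposition~\ref{prop:upper}(a) and part (a), $\dim(\omega_n(G)/X)(k^m)$ is $O(m^aq^{(n-1)m})$ if $n\ge1$ and $0$ if $n=0$. This gives the estimate, which by (a) is incompatible with $X\in\mathcal C_{n-1}$.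

(c) Take a filtration of $M$ as in Lemma~\ref{lem:filtration}. Some factor $X'/X''$, with $X''\subseteq X'\subseteq\omega_j(G)$, is not in $\mathcal C_{n-1}$. Then $j=n$ and $X'\ne0$, and $X''=0$ by Proposition~\ref{prop:upper}(a).
\end{proof}

By (b), simplicity cannot be dropped from Proposition~\ref{prop:upper}(a): for simple $G,G'$ the quotient $\omega_n(G\oplus G')/\omega_n(G)=\omega_n(G')$ is not in $\mathcal C_{n-1}$.

It remains to bound the Krull dimension of $\omega_n(G)$ from below. Proposition~\ref{prop:lower} does not apply directly, because $\omega_n(G)$ is only a quotient of $P_W\otimes G$. The way back is that the graphs of maps $W\to V$ are $n$-dimensional subspaces of $V\oplus W$; this gives a linear map from $\omega_n(G)(V\oplus W)$ onto $P_W(V)\otimes G(V)$, through which we can estimate dimensions.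

\begin{proposition}\label{prop:Sn}
For $n\ge0$, $\mathcal C_n\cap\mathcal K_{n-1}\subseteq\mathcal C_{n-1}$.
\end{proposition}

\begin{proof}
We induct on $n$; for $n=0$, $\mathcal K_{-1}=\mathcal C_{-1}=\{0\}$. Let $n\ge1$ and suppose that $M\in\mathcal C_n\cap\mathcal K_{n-1}$ is not in $\mathcal C_{n-1}$. Take $X\subseteq\omega_n(G)$ as in Lemma~\ref{lem:growth}(c). Then $X\in\mathcal K_{n-1}$ and $\omega_n(G)/X\in\mathcal C_{n-1}\subseteq\mathcal K_{n-1}$, so $\omega_n(G)\in\mathcal K_{n-1}$. We derive a contradiction from the descending chain $X_t=\epsilon_G(\mathfrak J^t\otimes G)$, $t\ge0$.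

The quotient $\omega_n(G)/X_t$ is a quotient of $(P_W/\mathfrak J^t)\otimes G$, so it lies in $\mathcal C_{n-1}$ by Lemma~\ref{lem:quot}. Almost all factors $X_t/X_{t+1}$ therefore lie in $\mathcal C_{n-1}\cap\mathcal K_{n-2}$, which is contained in $\mathcal C_{n-2}$ by induction. So there is $r$ such that $X_r/X_t\in\mathcal C_{n-2}$ for all $t\ge r$, and by Lemma~\ref{lem:growth}(a)
\begin{equation}\label{eq:small}
\dim(X_r/X_t)(k^{m+n})=O\big(m^{a_t}q^{(n-2)m}\big)\quad\text{for some }a_t ,
\end{equation}
the left side being $0$ if $n=1$.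

\emph{The map $\pi$.} Let $G$ have degree at most $d$, and fix $V$. For $\rho\in\mathrm{Hom}(W,V)$ and $\eta\in\mathrm{End}(W)$ let $(\rho,\eta)\colon W\to V\oplus W$, $w\mapsto(\rho w,\eta w)$, and let $p_\rho\colon V\oplus W\to V$, $(v,w)\mapsto v-\rho w$. The kernel of $p_\rho$ is the image $A_\rho$ of $(\rho,1)$, and the $A_\rho$ are exactly the $n$-dimensional subspaces that project isomorphically onto $W$. Using \eqref{eq:grass}, define a linear map $\pi\colon\omega_n(G)(V\oplus W)\to P_W(V)\otimes G(V)$ by $[(\rho,1);y]\mapsto[\rho]\otimes G(\bar p_\rho)y$ on the component $A_\rho$, where $\bar p_\rho\colon(V\oplus W)/A_\rho\cong V$, and by $0$ on the other components. Let $\Psi\colon P_W(V)\otimes G(V\oplus W)\to P_W(V)\otimes G(V)$ be given by $\Psi([\rho]\otimes y)=[\rho]\otimes G(p_\rho)y$. For $y\in G(V\oplus W)$,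
\begin{equation}\label{eq:pi}
\pi\epsilon_G\big([(\rho,\eta)]\otimes y\big)=\begin{cases}\Psi([\rho\eta^{-1}]\otimes\eta y)&\text{if }\eta\in H,\\0&\text{if }\eta\notin H.\end{cases}
\end{equation}
Indeed, for $\eta=1$ this is the definition, and for $\eta\in H$ it follows from $(\rho,\eta)=(\rho\eta^{-1},1)\eta$ and \eqref{eq:equiv}. For $\eta\notin H$, either $(\rho,\eta)$ is not injective, or its image is not an $A_{\rho'}$. Let $Y_t=\pi(X_t(V\oplus W))$.

\emph{$Y_r$ is large: $Y_r\supseteq\mathfrak J^r(V)\otimes G(V)$.} Let $\iota\colon V\to V\oplus W$ be the inclusion, $v_{\mu,j}\in V$ and $y\in G(V)$. The element $[(\rho,1)]\prod_{\mu,j}([\iota v_{\mu,j}\otimes\mu]-1)$ of $\mathfrak J^r(V\oplus W)$ is a signed sum of elements $[(\rho',1)]$. Since $p_{\rho'}\iota=\mathrm{id}_V$, formula \eqref{eq:pi} gives $\pi\epsilon_G([(\rho',1)]\otimes G(\iota)y)=[\rho']\otimes y$. So $Y_r$ contains $[\rho]\prod_{\mu,j}([v_{\mu,j}\otimes\mu]-1)\otimes y$, and we conclude by \eqref{eq:Jspan}.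

\emph{$Y_t$ is small.} By Lemma~\ref{lem:groupring}(b) there is $\kappa$ with $I_\mu(W)^{\kappa+1}=0$ in $P_W(W)$ for all $\mu\ne0$. In $P_W(V\oplus W)=P_W(V)\otimes P_W(W)$ we have
\[
[(v,w)\otimes\mu]-1=[v\otimes\mu]\otimes([w\otimes\mu]-1)+([v\otimes\mu]-1)\otimes1 ,
\]
so $I_\mu(V\oplus W)=I_\mu(V)\otimes P_W(W)+P_W(V)\otimes I_\mu(W)$, and $I_\mu(V\oplus W)^t\subseteq I_\mu(V)^{t-\kappa}\otimes P_W(W)$ for $t\ge\kappa$. Hence
\[
\mathfrak J^t(V\oplus W)\subseteq\bigcap_{\mu\ne0}I_\mu(V\oplus W)^t\subseteq\mathfrak a\otimes P_W(W),\qquad\mathfrak a=\bigcap_{\mu\ne0}I_\mu(V)^{t-\kappa}.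
\]
The automorphisms $R_{\eta^{-1}}$ permute the ideals $I_\mu(V)$ and so preserve $\mathfrak a$. By \eqref{eq:pi}, $Y_t\subseteq\Psi(\mathfrak a\otimes G(V\oplus W))$.

Fix $\mu\ne0$. The map $\Psi$ is not $P_W(V)$-linear, because $p_\rho$ depends on $\rho$, but it loses at most $d$ powers of $I_\mu$:
\begin{equation}\label{eq:loss}
\Psi\big(I_\mu(V)^{b}\otimes G(V\oplus W)\big)\subseteq I_\mu(V)^{b-d}\otimes G(V)\qquad\text{for }b\ge d .
\end{equation}
To see this, take $\rho$ and $v_1,\dots,v_b\in V$. Put $v_S=\sum_{j\in S}v_j$ and $f_j=-v_j\otimes(\mu\circ\mathrm{pr}_W)$, so that $p_{\rho+v_S\otimes\mu}=p_\rho+\sum_{j\in S}f_j$. Let $D_Q=G([p_\rho]\prod_{j\in Q}([f_j]-1))$ for $Q\subseteq\{1,\dots,b\}$. Then $D_Q=0$ for $|Q|>d$, and expanding $[p_\rho]\prod_{j\in S}(1+([f_j]-1))$ gives $G(p_\rho+\sum_{j\in S}f_j)=\sum_{Q\subseteq S}D_Q$. So $\Psi$ maps $[\rho]\prod_{j=1}^b([v_j\otimes\mu]-1)\otimes y$ to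
\[
\sum_S(-1)^{b-|S|}[\rho+v_S\otimes\mu]\otimes\sum_{Q\subseteq S}D_Qy=\sum_{|Q|\le d}[\rho+v_Q\otimes\mu]\prod_{j\notin Q}\big([v_j\otimes\mu]-1\big)\otimes D_Qy ,
\]
where we summed over $S\supseteq Q$ for fixed $Q$. Each term has at least $b-d$ factors from $I_\mu(V)$, which proves \eqref{eq:loss}. Since $\mathfrak a\subseteq I_\mu(V)^{t-\kappa}$, we obtain $Y_t\subseteq I_\mu(V)^{l}\otimes G(V)$ with $l=t-\kappa-d$, for $t\ge\kappa+d$.

\emph{The contradiction.} Let $V=k^m$ with $m$ so large that $G(V)\ne0$, and let $t\ge r$ with $l\ge1$. The map $\pi$ induces a surjection $(X_r/X_t)(V\oplus W)\to Y_r/Y_t$. Further, $Y_r/Y_t$ surjects onto $(Y_r+I_\mu^l\otimes G)/(I_\mu^l\otimes G)$, evaluated at $V$, and this contains $\big((\mathfrak J^r+I_\mu^l)/I_\mu^l\big)(V)\otimes G(V)$. Hence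
\[
\dim(X_r/X_t)(V\oplus W)\ge\dim\frac{\mathfrak J^r+I_\mu^l}{I_\mu^l}(V)\ge\dim(P_W/I_\mu^l)(V)-\dim(P_W/\mathfrak J^r)(V).
\]
Choose $w_0$ with $\mu(w_0)=1$. The decomposition $W=\ker\mu\oplus kw_0$ gives $P_W\cong P_{\ker\mu}\otimes P_k$, under which $[v\otimes\mu]$ becomes $1\otimes[v]$ and $I_\mu=P_{\ker\mu}\otimes\mathrm{Aug}$. As $\dim_{\mathbf F_p}V=sm$, Lemma~\ref{lem:groupring}(b) shows that the first term on the right is at least $\binom{sm}{l-1}q^{(n-1)m}$. The second term is $O(m^aq^{(n-1)m})$ by Lemmas~\ref{lem:quot} and~\ref{lem:growth}(a), where $a$ depends on $r$ but not on $t$. Choose $t$ with $l-1>a$. Then the right side is at least a positive constant times $m^{l-1}q^{(n-1)m}$ for large $m$, which contradicts \eqref{eq:small}.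
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:B}]
(1) We show by induction on $n$ that the objects of $\mathcal C_n$ are Noetherian; $n=-1$ is trivial. Let $G\in\mathcal P_n$ be simple. An ascending chain in $\omega_n(G)$ is either zero or has a term $X_i\ne0$; in the latter case $\omega_n(G)/X_i\in\mathcal C_{n-1}$ is Noetherian and the chain stops. The $\omega_j(G)$ with $j<n$ lie in $\mathcal C_{n-1}$. Lemma~\ref{lem:filtration} completes the induction. A functor that is not finitely generated contains a strictly increasing chain of finitely generated subfunctors, so Noetherian functors are finitely generated. Conversely, finite sums of functors $P_U$ and their quotients lie in $\mathcal C$. Every functor is the union of its finitely generated subfunctors, so $\mathcal F$ is locally Noetherian, and $I_W$ is Artinian because $DI_W\cong P_{W^*}$ is Noetherian.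

(2) Let $n_0\ge0$ be minimal with $M\in\mathcal C_{n_0}$. Then $M\in\mathcal K_{n_0}$ by Proposition~\ref{prop:upper}(b) and $M\notin\mathcal K_{n_0-1}$ by Proposition~\ref{prop:Sn}, so $\operatorname{kdim}M=n_0$. By Lemma~\ref{lem:growth}, the growth condition holds for $n_0$ with $c=\frac12q^{-n_0^2}$. The growth condition for $n$ implies $\lim\frac1m\log_q\dim M(k^m)=n$, so it holds for at most one $n$, and the Krull dimension is unique as well. Hence each of the three conditions is equivalent to $n=n_0$. If $A$ is a nonzero subquotient of a finite sum of functors $I_W$, then $A\in\mathcal F^f$ is locally finite, $DA$ is a subquotient of a finite sum of functors $P_{W^*}$ and so lies in $\mathcal C$, and $\dim DA(k^m)=\dim A(k^m)$. Lemma~\ref{lem:duality}(b) gives the formula.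

(3) A nonzero subobject of $\omega_n(G)$ lies in $\mathcal C_n\setminus\mathcal C_{n-1}$ by Lemma~\ref{lem:growth}(b), so it has Krull dimension $n$ by (2); the statement on quotients is Proposition~\ref{prop:upper}(a). Thus $\omega_n(G)$ is nonzero in $\mathcal C_n/\mathcal C_{n-1}$, and the inclusion of each nonzero subobject becomes an isomorphism; so $\omega_n(G)$ is simple there. A factor $X'/X''$ of a filtration as in Lemma~\ref{lem:filtration}, with $X''\subseteq X'\subseteq\omega_j(G)$, becomes zero unless $j=n$ and $X''=0\ne X'$, in which case it becomes isomorphic to $\omega_n(G)$. So every object of the quotient has finite length with composition factors among the $\omega_n(G)$, and the map in (3) is onto.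

For injectivity, let $G,G'\in\mathcal P_n$ be simple with $\omega_n(G)\cong\omega_n(G')$ in the quotient. Represent the isomorphism by $\varphi\colon X\to\omega_n(G')/N'$. By Lemma~\ref{lem:growth}(b), neither $\omega_n(G)$ nor $\omega_n(G')$ has a nonzero subobject in $\mathcal C_{n-1}$. Hence $N'=0$ and $\ker\varphi=0$, and $X\ne0$ because $\omega_n(G)/X\in\mathcal C_{n-1}$. The graph $Z\subseteq\omega_n(G)\oplus\omega_n(G')=\omega_n(G\oplus G')$ of $\varphi$ is nonzero, so Lemma~\ref{lem:key} gives $Z\supseteq\epsilon_{G\oplus G'}(\mathfrak J^r\otimes L)$ with $0\ne L\subseteq G\oplus G'$. Suppose $G\not\cong G'$. Then $L$ contains $G\oplus0$ or $0\oplus G'$, so $Z$ contains $\epsilon_G(\mathfrak J^r\otimes G)\oplus0$ or $0\oplus\epsilon_{G'}(\mathfrak J^r\otimes G')$. These functors are nonzero: their cokernels in $\omega_n(G)$ and $\omega_n(G')$ lie in $\mathcal C_{n-1}$, as in the proof of Proposition~\ref{prop:upper}(a), while $\omega_n(G)$ and $\omega_n(G')$ do not. But the graph of an injective map contains no nonzero element of the form $(x,0)$ or $(0,x')$.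 So $G\cong G'$.
\end{proof}
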